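\title{Convex bodies with equal directed X-rays at two points}


\begin{abstract}
A planar convex body is determined by its directed X-rays at two points of the projective plane whenever the line joining the points meets the body. We show that this hypothesis cannot be dropped for any pair of distinct points, finite or at infinity: every neighborhood of a point off the line contains two distinct convex bodies with the same directed X-rays at both points. When at most one of the points is finite, the examples are explicit pairs of mirror images. When both are finite, a projective map turns the two X-rays into the two marginals of the weight $(1+\varepsilon(u+v))^{-2}$, and the pair is obtained from an explicit pair at $\varepsilon=0$ by the implicit function theorem in a Banach algebra of holomorphic functions.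
\end{abstract}

\section{The question and the results}\label{sec:intro}

We view the projective plane $\mathbb P^2$ as the Euclidean plane $\mathbb E^2=\mathbb R^2$, whose points are called \emph{finite}, together with the line at infinity, whose points correspond to the directions of lines in $\mathbb E^2$. The line joining a finite point $p_1$ to a point at infinity $p_2$ is the line through $p_1$ in the direction of $p_2$; the line joining two points at infinity is the line at infinity. A \emph{convex body} is a compact convex subset of $\mathbb E^2$ with nonempty interior. We write $1_K$ for the indicator function of $K$.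

The \emph{directed X-ray} of a convex body $K$ at a finite point $p$ is the function
\[
X_pK(\theta)=\int_0^\infty 1_K(p+t\theta)\,dt,\qquad \theta\in S^1,
\]
which records the length of the intersection of $K$ with each ray issuing from $p$. If $p$ is the point at infinity of direction $\theta\in S^1$, the directed X-ray of $K$ at $p$ is the \emph{parallel X-ray}
\[
X_\theta K(x)=\int_{-\infty}^{\infty}1_K(x+t\theta)\,dt,\qquad x\in\theta^\perp,
\]
which records the length of the chord of $K$ on each line parallel to $\theta$. We say that $K$ is \emph{determined} by its directed X-rays at $p_1$ and $p_2$ if every convex body with the same directed X-rays as $K$ at $p_1$ and at $p_2$ is equal to $K$.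

An X-ray tells how long each chord is and forgets where on its line the chord lies; for instance, a shear along $\theta$ changes a body without changing its parallel X-ray in direction $\theta$. A second X-ray constrains the forgotten positions, and it is natural to ask whether it fixes them. Under one hypothesis it does.

\begin{theorem}[{\cite[Theorem 5.4.3]{book}}]\label{thm:known}
Let $K$ be a convex body, and let $p_1,p_2$ be points of $\mathbb P^2$ such that the line joining them intersects $K$. Then $K$ is determined by its directed X-rays at $p_1$ and $p_2$.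
\end{theorem}

If both points are at infinity, the line joining them meets no convex body, and the conclusion is known to fail in general (Example~\ref{ex:ellipses} below recalls how). The remaining cases are left open in \cite{book}.

\medskip
\noindent\textbf{Question.} \emph{Let $p_1\neq p_2$ be points of $\mathbb P^2$ and let $K$ be a convex body that does not meet the line joining them. Must $K$ be determined by its directed X-rays at $p_1$ and $p_2$}
\begin{itemize}
\item[(a)] \emph{when both points are finite?}
\item[(b)] \emph{when $p_1$ is finite and $p_2$ is at infinity?}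
\end{itemize}
\medskip

Two heuristics point in opposite directions. The examples for two points at infinity come from a symmetry, and for two finite points no such symmetry is available: the only isometry other than the identity that fixes both points is the reflection in the line joining them, which moves $K$ to the other side of the line and so changes the set of rays that meet it. This suggests uniqueness. On the other hand, across a very small body near a point off the line, the rays from $p_1$ are almost parallel, the rays from $p_2$ are almost parallel, and the two directions are distinct; the situation is a small perturbation of two parallel X-rays. This suggests that nonuniqueness survives, provided some example for parallel X-rays is stable under perturbation. The second heuristic is correct, and the answer is negative in both cases.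

\begin{theorem}[one finite point]\label{thm:B}
For $0<r\le\frac14$ let
\[
K_r=\Bigl\{(x,y): y>0,\ \Bigl(y-2-\frac xy\Bigr)^2+\Bigl(\frac xy\Bigr)^2\le r^2\Bigr\},
\]
and let $\widetilde K_r$ be its mirror image in the $y$-axis. Then $K_r$ is a convex body, $K_r\ne\widetilde K_r$, and $K_r$ and $\widetilde K_r$ have the same directed X-rays at $p_1=(0,0)$ and at the point at infinity $p_2$ of direction $(1,0)$. The line $\{y=0\}$ joining $p_1$ and $p_2$ misses $K_r$.
\end{theorem}

\begin{theorem}[two finite points]\label{thm:A}
For all sufficiently small $\varepsilon>0$ there are convex bodies $L\neq\widetilde L$ in the half plane $\{x+y<1/\varepsilon\}$ with the same directed X-rays at $p_1=(0,1/\varepsilon)$ and $p_2=(1/\varepsilon,0)$.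
\end{theorem}

Here the line joining $p_1$ and $p_2$ is $x+y=1/\varepsilon$, the boundary of the half plane. Affine maps carry these examples to every position.

\begin{theorem}\label{thm:C}
Let $p_1\neq p_2$ be points of $\mathbb P^2$, finite or at infinity, and let $z\in\mathbb E^2$ lie off the line joining them. Then every neighborhood of $z$ contains two distinct convex bodies with the same directed X-rays at $p_1$ and $p_2$.
\end{theorem}

Theorems~\ref{thm:known} and~\ref{thm:C} together give a dichotomy for $p_1\ne p_2$ and $z\in\mathbb E^2$. If $z$ is on the line joining $p_1$ and $p_2$, then every convex body containing $z$ meets the line and is determined. If $z$ is off the line, there are undetermined convex bodies arbitrarily close to $z$. A small neighborhood of such a $z$ misses the line, so the hypothesis of Theorem~\ref{thm:known} cannot be dropped for any pair of distinct points of $\mathbb P^2$.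

One device runs through the paper: choose coordinates in which the lines through $p_1$ are vertical and the lines through $p_2$ are horizontal. The two X-rays then become the integrals of a weight over the vertical and the horizontal sections of the body. With at most one finite point the weight can be removed and a reflection produces the example (Section~\ref{sec:sym}). With two finite points it cannot (Section~\ref{sec:red}), and Sections~\ref{sec:model}--\ref{sec:close} construct the example by perturbation. Section~\ref{sec:C} proves Theorem~\ref{thm:C}. Throughout, a prime denotes the derivative of a function of one variable.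

\section{Mirror images: at most one finite point}\label{sec:sym}

\begin{example}[both points at infinity]\label{ex:ellipses}
Let $E_r^\pm=\{x^2\pm xy+y^2\le r^2\}$ with $r>0$. These ellipses are distinct, since $(r,r)$ lies in $E_r^-$ and not in $E_r^+$, and the reflection $x\mapsto-x$ exchanges them. The reflection maps each horizontal line to itself, so the horizontal chords of $E_r^+$ and $E_r^-$ have equal lengths. Solving $y^2\pm xy+x^2-r^2\le0$ for $y$ shows that the vertical chord over $x$ has length $2\sqrt{r^2-\frac34x^2}$ for both signs, where the root is real, and length $0$ otherwise. So $E_r^+$ and $E_r^-$ have the same parallel X-rays in both coordinate directions.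
\end{example}

The mechanism is worth isolating: the reflection preserves one X-ray automatically, and it preserves the other because that X-ray is an even function, although the body itself is not symmetric. The same mechanism is available when $p_1=(0,0)$ and $p_2$ is the horizontal direction, because the reflection $x\mapsto-x$ fixes both. We need a convex body, not symmetric in the $y$-axis, whose X-ray at the origin is even.

On $\{y>0\}$ put $\sigma=x/y$. In the coordinates $(\sigma,y)$ the rays from the origin are vertical lines, and length along such a ray is $\sqrt{1+\sigma^2}\,dy$. The factor $\sqrt{1+\sigma^2}$ is even in $\sigma$, so any set whose vertical sections in the $(\sigma,y)$-plane have length even in $\sigma$ will do. The body $K_r$ is the tilted ellipse $(y-2-\sigma)^2+\sigma^2\le r^2$ of that plane. The price is that $(x,y)\mapsto(\sigma,y)$ does not preserve convexity, which must be checked separately. We do so with the help of a map that does preserve it.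

\begin{lemma}\label{lem:proj}
Let $\alpha:\mathbb R^2\to\mathbb R$ and $\beta:\mathbb R^2\to\mathbb R^2$ be affine, and let $\Psi=\beta/\alpha$ on $\Omega=\{\alpha>0\}$. Then $\Psi$ maps convex subsets of $\Omega$ to convex sets. If $\Psi$ is a homeomorphism of $\Omega$ onto an open set, it maps convex bodies in $\Omega$ to convex bodies.
\end{lemma}

\begin{proof}
For $z_0,z_1\in\Omega$ and $0\le t\le1$,
\[
\Psi\bigl((1-t)z_0+tz_1\bigr)=(1-\mu)\Psi(z_0)+\mu\Psi(z_1),\qquad
\mu=\frac{t\alpha(z_1)}{(1-t)\alpha(z_0)+t\alpha(z_1)},
\]
and $\mu$ takes every value in $[0,1]$ as $t$ runs through $[0,1]$. So the image of the segment $[z_0,z_1]$ is the segment $[\Psi(z_0),\Psi(z_1)]$. A homeomorphism onto an open set preserves compactness and interior points.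
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
In the coordinates $(\sigma,y)$ the set $K_r$ is $\{|\sigma|\le r,\ y_1(\sigma)\le y\le y_2(\sigma)\}$, where
\[
y_1=2+\sigma-d,\qquad y_2=2+\sigma+d,\qquad d=\sqrt{r^2-\sigma^2}.
\]
Since $|\sigma|,d\le r$, we have $y_1\ge2-2r>0$. The map $(\sigma,y)\mapsto(\sigma y,y)$ is a homeomorphism of the upper half plane onto itself, so $K_r$ is compact, has nonempty interior, and misses $\{y=0\}$.

\emph{Convexity.} The set $K_r$ is the image of
$S=\{|\sigma|\le r,\ 1/y_2(\sigma)\le Y\le1/y_1(\sigma)\}$
under $(\sigma,Y)\mapsto(\sigma/Y,1/Y)$. By Lemma~\ref{lem:proj} it suffices to show that $S$ is convex, that is, that $1/y_2$ is convex and $1/y_1$ is concave on $[-r,r]$. Both are continuous there, so we compute second derivatives on $(-r,r)$, where $d'=-\sigma/d$, $d''=-r^2/d^3$, and $(1/g)''=(2g'^2-gg'')/g^3$. For $g=y_2$ we have $y_2''=d''<0$, so $(1/y_2)''>0$. For $g=y_1$ we have $y_1'=1+\sigma/d$ and $y_1''=r^2/d^3$, and the two terms compete. Using $d\le r$ and $r<\frac13$,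
\[
2d^2y_1'^2=2(d+\sigma)^2\le4(d^2+\sigma^2)=4r^2<(2-2r)\,r\le\frac{y_1r^2}{d}=d^2y_1y_1''.
\]
Hence $(1/y_1)''<0$. This strict inequality is where the smallness of $r$ matters: the curvature of the ellipse must dominate the distortion caused by $y\mapsto1/y$.

\emph{X-rays.} The reflection maps each horizontal line to itself, so the parallel X-rays of $K_r$ and $\widetilde K_r$ in direction $(1,0)$ agree. The ray from the origin in $\{y>0\}$ on which $x/y=\sigma$ meets $K_r$ in a segment of length
\[
\sqrt{1+\sigma^2}\,(y_2-y_1)=2\sqrt{1+\sigma^2}\sqrt{r^2-\sigma^2}\qquad\text{if }|\sigma|\le r,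
\]
and misses $K_r$ if $|\sigma|>r$. Rays from the origin in $\{y\le0\}$ miss both bodies. The length for $\widetilde K_r$ at $\sigma$ is the length for $K_r$ at $-\sigma$, and the expression above is even. So the directed X-rays at the origin agree.

\emph{Distinctness.} The only point of $K_r$ with $\sigma=r$ has $y=2+r$. The only point of $\widetilde K_r$ with $\sigma=r$ is the mirror image of the point of $K_r$ with $\sigma=-r$, which has $y=2-r$.
\end{proof}

\section{Two finite points: weighted marginals}\label{sec:red}

Let $\varepsilon>0$, $p_1=(0,1/\varepsilon)$ and $p_2=(1/\varepsilon,0)$. We send the line $p_1p_2$ to infinity by a projective map, so that convexity is preserved and both pencils of rays become parallel. Put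
\[
s=s(u,v)=1+\varepsilon(u+v),\qquad G(u,v)=\frac{(u,v)}{s},\qquad w(u,v)=\frac1{s^2}\qquad\text{on }\{s>0\}.
\]
If $(x,y)=G(u,v)$, then $1-\varepsilon(x+y)=1/s$. Hence $G$ is a homeomorphism of $\{s>0\}$ onto $\{x+y<1/\varepsilon\}$ with inverse $(x,y)\mapsto(x,y)/(1-\varepsilon(x+y))$, and by Lemma~\ref{lem:proj} it maps convex bodies to convex bodies. As $\varepsilon\to0$, the points $p_1,p_2$ recede to infinity along the axes, $G$ tends to the identity and $w$ tends to $1$.

\begin{lemma}\label{lem:marg}
Let $K,\widetilde K$ be convex bodies in $\{s>0\}$ such that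
\begin{equation}\label{eq:marg}
\int1_Kw\,dv=\int1_{\widetilde K}w\,dv\quad\text{for all }u,\qquad
\int1_Kw\,du=\int1_{\widetilde K}w\,du\quad\text{for all }v.
\end{equation}
Then $G(K)$ and $G(\widetilde K)$ have the same directed X-rays at $p_1$ and at $p_2$.
\end{lemma}

\begin{proof}
Since $v-s/\varepsilon=-(1/\varepsilon+u)$,
\[
G(u,v)=p_1+\frac1s\,\xi(u),\qquad \xi(u)=\Bigl(u,-\Bigl(\frac1\varepsilon+u\Bigr)\Bigr).
\]
Fix $u$. As $v$ runs through the values with $s>0$, the number $s$ runs through $(0,\infty)$, so $G(u,v)$ traces the open ray from $p_1$ in direction $\xi(u)$. Its distance from $p_1$ is $t=|\xi(u)|/s$, and $|dt|=\varepsilon|\xi(u)|s^{-2}\,dv$. Therefore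
\[
X_{p_1}G(K)\Bigl(\frac{\xi(u)}{|\xi(u)|}\Bigr)=\varepsilon|\xi(u)|\int1_K(u,v)\,w(u,v)\,dv .
\]
The vectors $\xi(u)$, $u\in\mathbb R$, are exactly the vectors with coordinate sum $-1/\varepsilon$, so their positive multiples are exactly the vectors with negative coordinate sum. A ray from $p_1$ in any other direction stays in $\{x+y\ge1/\varepsilon\}$, and both X-rays vanish on it. So the first condition in \eqref{eq:marg} gives equality at $p_1$. Interchanging the two coordinates commutes with $G$, preserves $w$ and exchanges $p_1$ with $p_2$, so the second condition gives equality at $p_2$.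
\end{proof}

We call the integral of $w$ over a horizontal or vertical segment, or over a plane region, its \emph{mass}. Theorem~\ref{thm:A} is reduced to the following statement.

\begin{proposition}\label{prop:main}
There is $\varepsilon_0\in(0,\frac1{100}]$ such that for $0<\varepsilon<\varepsilon_0$ there are distinct convex bodies $K,\widetilde K\subset[-4,4]\times[-1,1]$ satisfying \eqref{eq:marg}.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:A} from Proposition~\ref{prop:main}]
On the rectangle $s\ge1-5\varepsilon>0$. Put $L=G(K)$ and $\widetilde L=G(\widetilde K)$. These are distinct convex bodies in $\{x+y<1/\varepsilon\}$, and Lemma~\ref{lem:marg} applies.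
\end{proof}

\begin{remark}\label{rem:product}
If the weight were a product $a(u)b(v)$ of positive continuous functions, the substitution $dU=a\,du$, $dV=b\,dv$ would turn \eqref{eq:marg} into equality of unweighted section lengths, and a mirror pair could be tried. This is what happened in Section~\ref{sec:sym}: in the projective coordinates $(\sigma,Y)$ the weight is $Y^{-2}$, and $y=1/Y$ removes it. Here $\partial_u\partial_v\log w=2\varepsilon^2/s^2\neq0$, so $w$ is not a product.
\end{remark}

The mass of a segment is explicit. Let
\begin{equation}\label{eq:M}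
M(t;a,b)=\int_a^b\frac{dx}{(1+\varepsilon(t+x))^2}=\frac{b-a}{(1+\varepsilon(t+a))(1+\varepsilon(t+b))}.
\end{equation}
Since $w$ depends only on $u+v$, this is the mass both of the vertical segment $\{t\}\times[a,b]$ and of the horizontal segment $[a,b]\times\{t\}$, counted with a minus sign if $b<a$. The dependence on $\varepsilon$ is not shown; at $\varepsilon=0$ we have $M(t;a,b)=b-a$. The rational expression on the right defines $M$ for complex arguments as well. All real points that occur below have $|u|,|v|\le5$; for $0<\varepsilon\le\frac1{100}$ this gives $0.9\le s\le1.1$, and so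
\begin{equation}\label{eq:w}
\tfrac12\le w\le2 .
\end{equation}
For such real arguments $M(t;a,b)+M(t;b,c)=M(t;a,c)$, the function $M$ is strictly decreasing in $a$ and strictly increasing in $b$, and $\frac12|b-a|\le|M(t;a,b)|\le2|b-a|$.

\section{The model pair at $\varepsilon=0$}\label{sec:model}

We look for a solution of \eqref{eq:marg} at $\varepsilon=0$ that can be continued to $\varepsilon>0$. Fix the profile
\[
\lambda(\tau)=3-\tau-\frac{\tau^2}8,\qquad \lambda'(\tau)=-1-\frac\tau4,\qquad\lambda''=-\frac14,\qquad \lambda(1)=\frac{15}8,\qquad\lambda(-1)=\frac{31}8 .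
\]
It is strictly decreasing on $[-2,2]$, and $|\lambda'|\ge\frac12$ on the complex disc $D=\{|\tau|<2\}$.

\begin{example}\label{ex:model}
Let
\[
K_0=\{|v|\le1,\ -\lambda(v)\le u\le\lambda(2|v|-1)\},\qquad
\widetilde K_0=\{|v|\le1,\ -\lambda(2|v|-1)\le u\le\lambda(v)\};
\]
see Figure~\ref{fig:model}. They are mirror images in $u=0$, so their horizontal chords agree. For $|u|\le\lambda(1)$ both vertical sections are $[-1,1]$. On the line $u=\lambda(\tau)$, $-1\le\tau\le1$, the section of $\widetilde K_0$ is $\{v\in[-1,1]:v\le\tau\}=[-1,\tau]$ and the section of $K_0$ is $\{v: 2|v|-1\le\tau\}=[-\frac{\tau+1}2,\frac{\tau+1}2]$. Both have length $\tau+1$. On $u=-\lambda(\tau)$ the roles are exchanged, and for $|u|>\lambda(-1)$ both sections are empty. So $K_0\neq\widetilde K_0$ satisfy \eqref{eq:marg} with $w=1$.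
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\foreach \s/\y in {1/0,-1/-2.5}{
\begin{scope}[shift={(0,\y)},xscale=\s]
\draw[fill=black!10] (-3.875,-1) -- (1.875,-1)
 -- plot[variable=\t,domain=-1:1] ({3+(\t)-(\t)*(\t)/8},{((\t)-1)/2})
 -- plot[variable=\t,domain=-1:1] ({3-(\t)-(\t)*(\t)/8},{((\t)+1)/2})
 -- (-1.875,1)
 -- plot[variable=\t,domain=-1:1] ({-3-(\t)+(\t)*(\t)/8},{-(\t)}) -- cycle;
\draw[very thick] (3,-0.5) -- (3,0.5);
\draw[very thick] (-3,-1) -- (-3,0);
\end{scope}}
\draw[dotted] (3,1.2) -- (3,-3.7) node[below] {$u=3$};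
\draw[dotted] (-3,1.2) -- (-3,-3.7) node[below] {$u=-3$};
\node at (0,0) {$K_0$};
\node at (0,-2.5) {$\widetilde K_0$};
\end{tikzpicture}
\caption{Two convex bodies in the strip $|v|\le1$ (drawn one below the other) with the same horizontal and vertical chord lengths. Each has one monotone side, with profile $\lambda(v)=3-v-v^2/8$, and one tent-shaped side, with profile $\lambda(2|v|-1)$; they are mirror images in $u=0$. The four thick vertical chords, on $u=\pm\lambda(0)=\pm3$, all have length $1$.}
\label{fig:model}
\end{figure}

For $\varepsilon>0$ we look for bodies of the same shape,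
\begin{equation}\label{eq:bodies}
K=\{|v|\le1,\ -\lambda(v)\le u\le R(v)\},\qquad
\widetilde K=\{|v|\le1,\ -\ell(v)\le u\le\rho(v)\},
\end{equation}
with $\rho$ close to $\lambda$ and with tents $\ell,R$ close to $\lambda(2|v|-1)$. The vertical lines through the left sides involve only $\lambda$ and $\ell$. We keep $\lambda$ and the upper half of $\ell$ unperturbed and solve for the lower half of $\ell$; this is an equation in one variable (Section~\ref{sec:left}). Three functions remain: $\rho$ and the two halves of $R$. They must satisfy three equations: one for the vertical lines through the right sides and one for the horizontal lines in each of the half planes $v\ge0$, $v\le0$. These equations are coupled. A point at height $\tau$ on the right side of $\widetilde K$ lies on a vertical line that meets the right side of $K$ at heights close to $\pm\frac{\tau+1}2$, and the horizontal lines at these heights lead back to the right side of $\widetilde K$. So the value $\rho(\tau)$ is tied to the values of $\rho$ near $\pm\frac{\tau+1}2$, and we face a functional equation (Section~\ref{sec:right}).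

Each feature of the model has a purpose. The top and bottom edges keep the range of heights fixed. The bound $\lambda''<0$ makes concavity of the sides stable under $C^2$-small perturbations; for a linear profile it would not be guaranteed. The bound $|\lambda'|\ge\frac12$ lets us convert horizontal displacements into vertical ones. The tent is what makes the functional equation solvable: the maps $\tau\mapsto\pm\frac{\tau+1}2$ contract distances by the factor $\frac12$. For comparison, the simpler pair with sides $\lambda(v)$ and $\lambda(-v)$ also solves \eqref{eq:marg} at $\varepsilon=0$, but there the height $\tau$ is tied to $-\tau$, and the same scheme leads to the linear equation $f(\tau)-f(-\tau)=g(\tau)$, which is solvable only for odd $g$.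

We shall use two facts repeatedly. \emph{Cauchy's estimates}: if $g$ is holomorphic on $D$ and $|g|\le\delta$, then $|g^{(k)}(z)|\le k!\,\delta\,(2-|z|)^{-k}$; so uniform convergence on $D$ implies $C^2$ convergence on compact subintervals of $(-2,2)$. \emph{Gluing}: a continuous function on $[-a,a]$ that is $C^2$ with negative second derivative on each of $[-a,0]$ and $[0,a]$, increasing on the first and decreasing on the second, is concave on $[-a,a]$, because its derivative is decreasing on $[-a,a]\setminus\{0\}$.

\section{The left sides}\label{sec:left}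

Write the two halves of $\ell$ as $\lambda\circ\eta_\pm$, so that $\eta_\pm(v)$ is the height on the left side of $K$ that lies on the same vertical line as the point of height $v$ on the left side of $\widetilde K$. We prescribe $\eta_+(v)=2v-1$. On the line $u=-\lambda(\eta)$ the section of $K$ is $[-1,\eta]$ and the section of $\widetilde K$ is $[v,\frac{\eta+1}2]$, where $v\le 0$ is the height with $\eta_-(v)=\eta$. The masses agree when $F(\varepsilon,v,\eta)=0$, where
\begin{equation}\label{eq:F}
F(\varepsilon,v,\eta)=M\bigl(-\lambda(\eta);v,\tfrac{\eta+1}2\bigr)-M\bigl(-\lambda(\eta);-1,\eta\bigr),\qquad F(0,v,\eta)=-\tfrac12(\eta+2v+1).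
\end{equation}
In Section~\ref{sec:right} the function $\eta_-$ will be evaluated at complex heights, so we solve for it on the whole disc $D$.

\begin{lemma}\label{lem:eta}
There are $\varepsilon_1>0$ and a bounded holomorphic function $\eta_-(\varepsilon,v)$ on $\{|\varepsilon|<\varepsilon_1\}\times D$ such that:
\begin{itemize}
\item[(a)] $\eta_-(\varepsilon,v)$ is the only zero of $F(\varepsilon,v,\cdot)$ in the disc $\Delta_v=\{|\eta+2v+1|<\frac12\}$;
\item[(b)] $\eta_-(\bar\varepsilon,\bar v)=\overline{\eta_-(\varepsilon,v)}$;
\item[(c)] $|\eta_-(\varepsilon,v)+2v+1|\le|\varepsilon|/(2\varepsilon_1)$;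
\item[(d)] $\eta_-(\varepsilon,-1)=1$ and $\eta_-(\varepsilon,0)=-1$.
\end{itemize}
\end{lemma}

\begin{proof}
For $|v|\le2$ and $|\eta|\le6$ we have $|\lambda(\eta)|\le3+6+\frac{36}8=13.5$, so each denominator in \eqref{eq:F} has the form $1+\varepsilon\zeta$ with $|\zeta|\le19.5$. Hence $F$ is holomorphic near the compact set $\{|\varepsilon|\le\frac1{40},|v|\le2,|\eta|\le6\}$. By uniform continuity there is $\varepsilon_1\le\frac1{40}$ such that $|F(\varepsilon,v,\eta)-F(0,v,\eta)|<\frac14$ on this set when $|\varepsilon|<\varepsilon_1$. The closed disc $\overline{\Delta_v}$ lies in $|\eta|<6$, and $|F(0,v,\eta)|=\frac14$ on its boundary. Rouch\'e's theorem (if $|g_1-g_0|<|g_0|$ on a circle, then $g_0$ and $g_1$ have the same number of zeros inside, counted with multiplicity) shows that $F(\varepsilon,v,\cdot)$ has no zero on $\partial\Delta_v$ and exactly one, simple, zero in $\Delta_v$. This is (a), and the zero is bounded by $6$. By the residue theorem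
\[
\eta_-(\varepsilon,v)=\frac1{2\pi i}\oint_{\partial\Delta_v}\frac{\eta\,\partial_\eta F(\varepsilon,v,\eta)}{F(\varepsilon,v,\eta)}\,d\eta .
\]
After the substitution $\eta=-2v-1+\frac12e^{i\phi}$ this is an integral over $0\le\phi\le2\pi$ of a continuous function that is holomorphic in $(\varepsilon,v)$, so $\eta_-$ is holomorphic.

Since $F$ is rational with real coefficients and conjugation maps $\Delta_v$ onto $\Delta_{\bar v}$, uniqueness gives (b). For fixed $v$ the function $\varepsilon\mapsto\eta_-(\varepsilon,v)+2v+1$ is bounded by $\frac12$ and vanishes at $0$, so Schwarz's lemma gives (c). Finally, for every $\varepsilon$ the two terms of $F(\varepsilon,-1,1)$ are equal and the two terms of $F(\varepsilon,0,-1)$ vanish, and $1$ and $-1$ are the centers of $\Delta_{-1}$ and $\Delta_0$; uniqueness gives (d).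
\end{proof}

For real $\varepsilon$ we write $\eta_-(v)=\eta_-(\varepsilon,v)$; it is real for real $v$ by (b). Define
\[
\ell(v)=\lambda(\eta_+(v))\ \text{ on }[0,1],\qquad \ell(v)=\lambda(\eta_-(v))\ \text{ on }[-1,0].
\]

\begin{lemma}\label{lem:ell}
For small $\varepsilon>0$ the function $\ell$ is well defined and concave on $[-1,1]$, with $\ell(\pm1)=\lambda(1)=\min\ell$ and $\ell(0)=\lambda(-1)=\max\ell$. The function $\eta_-$ maps $[-1,0]$ decreasingly onto $[-1,1]$. If $b:[-1,1]\to[-1,0]$ is its inverse, then for $-1\le\tau\le1$
\begin{gather}
\{v\in[-1,1]:\ell(v)\ge\lambda(\tau)\}=\bigl[b(\tau),\tfrac{\tau+1}2\bigr],\label{eq:ellsets}\\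
M\bigl(-\lambda(\tau);b(\tau),\tfrac{\tau+1}2\bigr)=M\bigl(-\lambda(\tau);-1,\tau\bigr).\label{eq:left}
\end{gather}
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:eta}(c) and Cauchy's estimates, $\eta_-'\to-2$ and $\eta_-''\to0$ uniformly on $[-1,1]$. With (d), this shows that $\eta_-$ decreases from $1$ to $-1$ on $[-1,0]$, while $\eta_+$ increases from $-1$ to $1$ on $[0,1]$. As $\lambda$ is decreasing, $\ell$ increases from $\lambda(1)$ to $\lambda(-1)$ on $[-1,0]$ and decreases from $\lambda(-1)$ to $\lambda(1)$ on $[0,1]$. On each half, $\ell''=\lambda''\cdot(\eta_\pm')^2+\lambda'(\eta_\pm)\eta_\pm''$ tends uniformly to $4\lambda''=-1$, so $\ell$ is concave by gluing. The inequality $\ell(v)\ge\lambda(\tau)$ means $\eta_\pm(v)\le\tau$, that is, $v\le\frac{\tau+1}2$ on the upper half and $v\ge b(\tau)$ on the lower half. Equation \eqref{eq:left} is $F(\varepsilon,b(\tau),\tau)=0$.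
\end{proof}

\section{The right sides: a functional equation}\label{sec:right}

\subsection*{Unknowns and equations}
The tent $R$ has a corner, so it is a poor unknown. We describe it instead by the heights $q_-(\tau)\le q_+(\tau)$ at which the vertical line $u=\rho(\tau)$ meets the right side of $K$, so that $R(q_\pm(\tau))=\rho(\tau)$. In the model these are the smooth functions
\[
q_\pm^0(\tau)=\pm\frac{\tau+1}2 .
\]
The vertical line $u=\rho(\tau)$ gives the equation $M(\rho(\tau);q_-,q_+)=M(\rho(\tau);-1,\tau)$. The horizontal line at height $q_\pm=q_\pm(\tau)$ meets $K$ in $[-\lambda(q_\pm),\rho(\tau)]$ and $\widetilde K$ in $[-\lambda(\eta_\pm(q_\pm)),\rho(q_\pm)]$, and these must have equal mass.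

Two adjustments are needed before the implicit function theorem can apply. At $\varepsilon=0$, adding a constant to $\rho$ preserves all three equations, so solutions are not isolated; we normalize $\rho(1)=\lambda(1)$. Dually, the equations are not independent, because the total mass of a body can be computed from vertical or from horizontal sections; we compensate by allowing the horizontal masses to differ by an unknown constant $c$, and we prove afterwards, from the same identity for total masses, that $c=0$. With $\rho=\lambda+f$, $f(1)=0$, we therefore set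
\begin{align*}
\Phi_0&=M\bigl(\rho;q_-,q_+\bigr)-M\bigl(\rho;-1,\tau\bigr),\\
\Phi_\pm&=M\bigl(q_\pm;-\lambda\circ q_\pm,\rho\bigr)-M\bigl(q_\pm;-\lambda\circ\eta_\pm\circ q_\pm,\rho\circ q_\pm\bigr)-c,
\end{align*}
all three being functions of $\tau$, and we solve $\Phi=(\Phi_0,\Phi_+,\Phi_-)=0$ for $(f,q_+,q_-,c)$ near $(0,q_+^0,q_-^0,0)$.

\subsection*{The space}
The term $\rho\circ q_\pm$ composes two unknowns. Its derivative with respect to $q_\pm$ is $h\mapsto(\rho'\circ q_\pm)h$, which costs one derivative of $\rho$, so on spaces of $C^k$ functions the composition is not a $C^1$ map of the space into itself. For holomorphic functions the loss disappears when the inner function maps the domain well inside itself, because Cauchy's formula then writes the composition as a bilinear expression. The functions $q_\pm^0$ map the disc of radius $a$ into the disc of radius $\frac{a+1}2$, which is smaller exactly when $a>1$; we take $a=2$, where also $|\lambda'|\ge\frac12$.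

Let $\mathcal A$ be the space of holomorphic $g$ on $D$ with $g$ and $g'$ bounded, normed by $\|g\|=\sup_D|g|+\sup_D|g'|$. It is complete, and the product rule gives $\|gh\|\le\|g\|\|h\|$, so $\mathcal A$ is a Banach algebra. Let
\[
\mathcal B=\{g\in\mathcal A: g(\bar z)=\overline{g(z)}\},\qquad \mathcal B_0=\{g\in\mathcal B:g(1)=0\};
\]
these are closed real subspaces, $\mathcal B$ is a real Banach algebra, and its elements are real on $(-2,2)$. The derivative is included in the norm because the contraction by $\frac12$ is visible only on derivatives. On $\mathcal B_0$ the quantity $\sup_D|g'|$ is an equivalent norm, since $|g(z)|=|g(z)-g(1)|\le3\sup_D|g'|$. If $g\in\mathcal A$ and $\inf_D|g|>0$, then $1/g$ and $(1/g)'=-g'/g^2$ are bounded, so $g$ is invertible in $\mathcal A$.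

We recall the \emph{implicit function theorem}: let $E,E_1$ be real Banach spaces, let $\Phi$ be a $C^1$ map (in the Fr\'echet sense) from a neighborhood of $(0,x_0)$ in $\mathbb R\times E$ to $E_1$ with $\Phi(0,x_0)=0$, and suppose that the partial derivative $D_x\Phi(0,x_0):E\to E_1$ is an isomorphism. Then there is a continuous map $\varepsilon\mapsto x(\varepsilon)$ on a neighborhood of $0$ with $x(0)=x_0$ and $\Phi(\varepsilon,x(\varepsilon))=0$. We apply it with $E=\mathcal B_0\times\mathcal B^2\times\mathbb R$, $E_1=\mathcal B^3$ and $x_0=(0,q_+^0,q_-^0,0)$.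

\begin{lemma}\label{lem:C1}
$\Phi$ is a $C^1$ map from a neighborhood of $(0,x_0)$ in $\mathbb R\times E$ to $\mathcal B^3$, and $\Phi(0,x_0)=0$.
\end{lemma}

\begin{proof}
All spaces are regarded as real Banach spaces. The following maps are $C^1$: bounded multilinear maps; inversion on the open set of invertible elements of a unital Banach algebra; sums of power series in $\varepsilon$ with coefficients in a Banach space, inside the disc of convergence; and compositions of $C^1$ maps.

Let $\Gamma=\{|\zeta|=\frac74\}$ and $U=\{q\in\mathcal A:\sup_D|q|<\frac{13}8\}$. The set $U$ is open and contains $q_\pm^0$, since $|q_\pm^0|<\frac32$ on $D$. Let $C(\Gamma,\mathcal A)$ be the Banach algebra of continuous maps $\Gamma\to\mathcal A$ with the supremum norm.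

(1) For $q\in U$ and $\zeta\in\Gamma$ we have $|\zeta-q|\ge\frac18$ on $D$, so $\zeta-q$ is invertible in $\mathcal A$. Inversion in $\mathcal A$ is continuous, so $\zeta\mapsto(\zeta-q)^{-1}$ belongs to $C(\Gamma,\mathcal A)$ and is the inverse there of $\zeta\mapsto\zeta-q$. The latter depends affinely and continuously on $q$. Hence $q\mapsto S_q=(\zeta-q)^{-1}$ is $C^1$ from $U$ to $C(\Gamma,\mathcal A)$.

(2) The map $(g,S)\mapsto\frac1{2\pi i}\oint_\Gamma g(\zeta)S(\zeta)\,d\zeta$ is bounded and bilinear from $C(\Gamma)\times C(\Gamma,\mathcal A)$ to $\mathcal A$. If $g$ is holomorphic on $D$ and $S=S_q$, its value at $\tau\in D$ is $\frac1{2\pi i}\oint_\Gamma\frac{g(\zeta)}{\zeta-q(\tau)}\,d\zeta=g(q(\tau))$ by Cauchy's formula, as $|q(\tau)|<\frac74$.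

(3) The restriction $g\mapsto g|_\Gamma$ is bounded and linear from $\mathcal A$ to $C(\Gamma)$. The map $\varepsilon\mapsto\eta_-(\varepsilon,\cdot)|_\Gamma$ is $C^1$ into $C(\Gamma)$: since $|\eta_-|\le6$, its Taylor coefficients $a_n(\zeta)$ in $\varepsilon$ are continuous on $\Gamma$ and satisfy $|a_n(\zeta)|\le6\,\varepsilon_1^{-n}$, so the series converges in $C(\Gamma)$ for $|\varepsilon|<\varepsilon_1$.

By (1)--(3), the maps $(g,q)\mapsto g\circ q$ and $(\varepsilon,q)\mapsto\eta_-(\varepsilon,q)$ are $C^1$ into $\mathcal A$ for $q\in U$. By \eqref{eq:M}, the remaining operations in $\Phi$ are sums, products, the polynomials $\lambda$ and $\eta_+$, and inverses of elements $1+\varepsilon g$ with $g$ a $C^1$ function of the data; these equal $1$ at $\varepsilon=0$ and are invertible nearby. So $\Phi$ is $C^1$ into $\mathcal A^3$. For real $\varepsilon,c$ and $f,q_\pm\in\mathcal B$ every operation commutes with conjugation, by Lemma~\ref{lem:eta}(b) in the case of $\eta_-$, so the values lie in $\mathcal B^3$.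

At $\varepsilon=0$ we have $M(t;a,b)=b-a$ and $\eta_\pm(v)=\pm2v-1$. In $\Phi_\pm$ the term $\lambda\circ q_\pm$ cancels against the $\lambda$-part of $\rho\circ q_\pm$, and
\begin{equation}\label{eq:Phi0}
\Phi_0=q_+-q_--(\tau+1),\qquad \Phi_\pm=\lambda+f-f\circ q_\pm-\lambda(\pm2q_\pm-1)-c .
\end{equation}
At $x_0$ we have $q_+^0-q_-^0=\tau+1$ and $\pm2q_\pm^0-1=\tau$, so all three vanish.
\end{proof}

\begin{lemma}\label{lem:iso}
$D_x\Phi(0,x_0):\mathcal B_0\times\mathcal B^2\times\mathbb R\to\mathcal B^3$ is an isomorphism.
\end{lemma}

\begin{proof}
Substitute $(tf,\,q_+^0+th_+,\,q_-^0+th_-,\,t\gamma)$ in \eqref{eq:Phi0} and differentiate at $t=0$. The equation $D_x\Phi(0,x_0)(f,h_+,h_-,\gamma)=(g_0,g_+,g_-)$ reads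
\begin{equation}\label{eq:lin}
h_+-h_-=g_0,\qquad f-f\circ q_+^0-2\lambda'h_+-\gamma=g_+,\qquad f-f\circ q_-^0+2\lambda'h_--\gamma=g_- .
\end{equation}
Averaging the last two equations and using the first eliminates $h_\pm$:
\begin{equation}\label{eq:P}
f-Pf-\gamma=g,\qquad Pf(\tau)=\tfrac12\Bigl[f\bigl(\tfrac{\tau+1}2\bigr)+f\bigl(-\tfrac{\tau+1}2\bigr)\Bigr],\qquad g=\tfrac12(g_++g_-)+\lambda'g_0 .
\end{equation}
The system \eqref{eq:lin} is equivalent to \eqref{eq:P} together with its first and third equations, since the second equation is twice \eqref{eq:P} minus the third once $g_0=h_+-h_-$.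

The averaging operator $P$ fixes constants, but it contracts derivatives:
\[
(Pf)'(\tau)=\tfrac14\Bigl[f'\bigl(\tfrac{\tau+1}2\bigr)-f'\bigl(-\tfrac{\tau+1}2\bigr)\Bigr],\qquad \sup_D|(Pf)'|\le\tfrac12\sup_D|f'| .
\]
So $Qf=Pf-Pf(1)$ defines an operator on $\mathcal B_0$ of norm at most $\frac12$ for the norm $\sup_D|f'|$, and $I-Q$ is invertible on $\mathcal B_0$ with inverse $\sum_{n\ge0}Q^n$. Evaluating \eqref{eq:P} at $\tau=1$, where $f(1)=0$, gives $\gamma=-Pf(1)-g(1)$, and inserting this value turns \eqref{eq:P} into $(I-Q)f=g-g(1)$. Conversely, these two relations imply \eqref{eq:P}. Since $g-g(1)\in\mathcal B_0$, equation \eqref{eq:P} has exactly one solution $(f,\gamma)\in\mathcal B_0\times\mathbb R$. The third equation of \eqref{eq:lin} then holds if and only if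
\[
h_-=\frac{g_--f+f\circ q_-^0+\gamma}{2\lambda'},
\]
which lies in $\mathcal B$ because $|\lambda'|\ge\frac12$ on $D$; and $h_+=h_-+g_0$. Thus the derivative is a bounded linear bijection, and its inverse is bounded by the open mapping theorem.
\end{proof}

By the implicit function theorem, for all small $\varepsilon>0$ there is a solution $(\rho,q_+,q_-,c)$ of $\Phi=0$ with
\[
\rho(1)=\lambda(1)=:u_1,
\]
and $\rho\to\lambda$, $q_\pm\to q_\pm^0$ in $\mathcal B$ and $c\to0$ as $\varepsilon\to0$. By Cauchy's estimates $\rho$ and $q_\pm$ converge in $C^2$ on the interval $I=[-1,\frac32]$. From now on $\varepsilon>0$ is small and all arguments are real.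

\section{Closing up the bodies}\label{sec:close}

The solution solves the equations with the extra constant $c$, and nothing yet says that the two halves of $R$ fit together at the tip or end at the heights $\pm1$. In particular $q_+(1)$ may a priori be less than $1$, so to define $R$ on all of $[-1,1]$ we need $q_\pm$ beyond $\tau=1$. This is why we work on $I$, and we define $R$ on the larger interval $J=[-\frac98,\frac98]$.

\begin{lemma}\label{lem:R}
For small $\varepsilon>0$ the following hold.
\begin{itemize}
\item[(a)] $\rho$ is strictly decreasing and concave on $I$, and $0<\rho<4$ there.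
\item[(b)] $q_\pm(-1)=0$, the functions $\pm q_\pm$ are strictly increasing on $I$, and $\pm q_\pm(1)<\frac98<\pm q_\pm(\frac32)$.
\item[(c)] The function $R$ given by $\rho\circ q_+^{-1}$ on $[0,\frac98]$ and by $\rho\circ q_-^{-1}$ on $[-\frac98,0]$ is well defined and concave on $J$, has maximum $R(0)=\rho(-1)$, and satisfies $1\le|R'|\le3$ on each half of $J$.
\item[(d)] For $\tau\in[-1,1]$ and $v\in[-1,1]$,
\begin{gather}
\{v'\in J:R(v')\ge\rho(\tau)\}=[q_-(\tau),q_+(\tau)],\label{eq:Rsets}\\
M(\rho(\tau);q_-(\tau),q_+(\tau))=M(\rho(\tau);-1,\tau),\label{eq:right}\\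
M(v;-\lambda(v),R(v))=M(v;-\ell(v),\rho(v))+c.\label{eq:hor}
\end{gather}
\end{itemize}
\end{lemma}

\begin{proof}
(a) On $I$ we have $\lambda'\le-\frac34$, $\lambda''=-\frac14$ and $1<\lambda\le\frac{31}8$, and $\rho\to\lambda$ in $C^2(I)$.

(b) At $\tau=-1$ the second term of $\Phi_0$ vanishes, so $q_-(-1)=q_+(-1)=:m$, and $m\to0$ as $\varepsilon\to0$. The first terms of $\Phi_+(-1)$ and $\Phi_-(-1)$ are then equal, so
\[
M\bigl(m;-\lambda(\eta_+(m)),\rho(m)\bigr)=M\bigl(m;-\lambda(\eta_-(m)),\rho(m)\bigr).
\]
Strict monotonicity of $M$ in the left endpoint gives $\lambda(\eta_+(m))=\lambda(\eta_-(m))$. Both $\eta_\pm(m)$ are close to $-1$ and $\lambda$ is injective on $[-2,2]$, so $\eta_+(m)=\eta_-(m)$. The function $\eta_+-\eta_-$ vanishes at $0$ by Lemma~\ref{lem:eta}(d), and its derivative tends to $4$ uniformly on $[-1,1]$. Hence $m=0$: the tip of $R$ is forced to the height of the tip of $\ell$. The other statements follow from $\pm q_\pm'\to\frac12$ uniformly on $I$, $\pm q_\pm(1)\to1$ and $\pm q_\pm(\frac32)\to\frac54$.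

(c) By (b), $q_+^{-1}$ is defined on $[0,\frac98]$ and $q_-^{-1}$ on $[-\frac98,0]$, with values in $I$, and both definitions give $R(0)=\rho(-1)$. Let $q=q_\pm$ and $\tau=q^{-1}(v)$. Then $|\tau-(\pm2v-1)|=2|q_\pm^0(\tau)-q(\tau)|\to0$, $(q^{-1})'(v)=1/q'(\tau)\to\pm2$ and $(q^{-1})''(v)=-q''(\tau)/q'(\tau)^3\to0$, uniformly in $v$. By the chain rule, $R$ converges in $C^2$ on each half of $J$ to $\lambda(\pm2v-1)$. This limit has second derivative $4\lambda''=-1$ and first derivative $\pm2\lambda'(t)$ with $t=\pm2v-1\in[-1,\frac54]$, where $-2\lambda'(t)=2+\frac t2\in[\frac32,\frac{21}8]$. So $1\le R'\le3$ on the lower half, $-3\le R'\le-1$ on the upper half, $R''<0$ on each half, and $R$ is concave by gluing.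

(d) For $v'\in[0,\frac98]$, the inequality $R(v')\ge\rho(\tau)$ means $q_+^{-1}(v')\le\tau$, that is, $v'\le q_+(\tau)$; for $v'\in[-\frac98,0]$ it means $q_-^{-1}(v')\le\tau$, that is, $v'\ge q_-(\tau)$. As $0\le\pm q_\pm(\tau)\le\pm q_\pm(1)<\frac98$, this is \eqref{eq:Rsets}. Equation \eqref{eq:right} is $\Phi_0(\tau)=0$. Equation \eqref{eq:hor} is $\Phi_+=0$ at the point $q_+^{-1}(v)$ if $v\ge0$, and $\Phi_-=0$ at the point $q_-^{-1}(v)$ if $v\le0$.
\end{proof}

Three defects remain: the constant $c$ and the gaps $s_\pm$ defined by
\[
q_+(1)=1+s_+,\qquad q_-(1)=-1+s_- .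
\]
All three tend to $0$ with $\varepsilon$. They vanish exactly because $c$ can be compared with $s_+$ in two ways. The top edge shows that $c$ is at least of first order in $s_+$. The identity for total masses shows that $c$ is controlled by the masses of two small curved triangles at the corners, which are of second order.

\begin{lemma}\label{lem:close}
For small $\varepsilon>0$ we have $c=0$ and $q_\pm(1)=\pm1$.
\end{lemma}

\begin{proof}
By the definition of $R$, we have $R(1+s_+)=R(-1+s_-)=\rho(1)=u_1$.

\emph{The gaps are comparable.} Equation \eqref{eq:right} at $\tau=1$ and additivity give $M(u_1;1,1+s_+)=M(u_1;-1,-1+s_-)$. By \eqref{eq:w}, $\frac12|s_-|\le2|s_+|$, so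
\begin{equation}\label{eq:i}
|s_-|\le4|s_+| .
\end{equation}

\emph{Lower bound for $c$.} At $v=1$ the left endpoints in \eqref{eq:hor} coincide, since $\ell(1)=\lambda(1)$. So $c=M(1;\rho(1),R(1))$, and by \eqref{eq:w} and $|R'|\ge1$,
\begin{equation}\label{eq:ii}
|c|\ge\tfrac12|R(1)-R(1+s_+)|\ge\tfrac12|s_+| .
\end{equation}

\emph{Upper bound for $c$.} We integrate \eqref{eq:hor} over $-1\le v\le1$, splitting each horizontal segment at $u=0$ and $u=u_1$. The parts with $0\le u\le u_1$ are the same on both sides. The parts with $u\le0$ give the masses of the regions $\{|v|\le1,-\lambda(v)\le u\le0\}$ and $\{|v|\le1,-\ell(v)\le u\le0\}$, which we compare by vertical sections. For $-\lambda(1)\le u\le0$ both sections are $[-1,1]$. For $u=-\lambda(\tau)$ with $\tau\in[-1,1]$ they are $[-1,\tau]$ and, by \eqref{eq:ellsets}, $[b(\tau),\frac{\tau+1}2]$, of equal mass by \eqref{eq:left}. For $u<-\lambda(-1)$ both are empty. By Fubini's theorem the two masses are equal, and what remains is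
\[
2c=\int_{-1}^1M(v;u_1,R(v))\,dv-\int_{-1}^1M(v;u_1,\rho(v))\,dv,
\]
where the first integrand is negative if $R(v)<u_1$. Since $\rho\ge u_1$ on $[-1,1]$, the second integral is the mass of $\{|v|\le1,\ u_1\le u\le\rho(v)\}$. The vertical section of this region at $u=\rho(\tau)$, $\tau\in[-1,1]$, is $[-1,\tau]$. By \eqref{eq:right} and \eqref{eq:Rsets} it has the same mass as the section $[q_-(\tau),q_+(\tau)]$ of the region $\{v\in J,\ u_1\le u\le R(v)\}$, and both regions lie in $u_1\le u\le\rho(-1)$. The second region lies over the heights $\{R\ge u_1\}=[-1+s_-,1+s_+]$. By Fubini's theorem again,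
\[
\int_{-1}^1M(v;u_1,\rho(v))\,dv=\int_{-1+s_-}^{1+s_+}M(v;u_1,R(v))\,dv ,
\]
and therefore
\[
2c=\int_{-1}^{-1+s_-}M(v;u_1,R(v))\,dv-\int_1^{1+s_+}M(v;u_1,R(v))\,dv .
\]
For $v$ between $1$ and $1+s_+$ we have $|R(v)-u_1|=|R(v)-R(1+s_+)|\le3|s_+|$, and for $v$ between $-1$ and $-1+s_-$ we have $|R(v)-u_1|=|R(v)-R(-1+s_-)|\le3|s_-|$. With $w\le2$ and \eqref{eq:i},
\begin{equation}\label{eq:iii}
2|c|\le6(s_+^2+s_-^2)\le102\,s_+^2 .
\end{equation}

From \eqref{eq:ii} and \eqref{eq:iii} we get $|s_+|\le102\,s_+^2$. As soon as $|s_+|<\frac1{102}$ this forces $s_+=0$; then $s_-=0$ by \eqref{eq:i} and $c=0$ by \eqref{eq:iii}.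
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:main}]
Let $\varepsilon>0$ be so small that Lemmas~\ref{lem:ell}, \ref{lem:R} and~\ref{lem:close} apply, and define $K,\widetilde K$ by \eqref{eq:bodies}. On $[-1,1]$ the functions $\lambda$ and $\ell$ are concave with range $[\lambda(1),\lambda(-1)]$. The functions $\rho$ and $R$ are concave with range $[u_1,\rho(-1)]$; for $R$ the lower bound is \eqref{eq:Rsets} at $\tau=1$, where now $[q_-(1),q_+(1)]=[-1,1]$. All these values lie in $(0,4)$, so $K$ and $\widetilde K$ are convex bodies in $[-4,4]\times[-1,1]$.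

The horizontal masses agree for $|v|\le1$ by \eqref{eq:hor} with $c=0$, and both vanish for $|v|>1$. For the vertical lines there are four cases.
\begin{itemize}
\item If $-\lambda(1)\le u\le u_1$, both sections are $[-1,1]$.
\item If $u=\rho(\tau)$ with $\tau\in[-1,1)$, the section of $K$ is $[q_-(\tau),q_+(\tau)]\subset[-1,1]$ by \eqref{eq:Rsets} and that of $\widetilde K$ is $[-1,\tau]$; the masses agree by \eqref{eq:right}.
\item If $u=-\lambda(\tau)$ with $\tau\in[-1,1)$, the section of $K$ is $[-1,\tau]$ and that of $\widetilde K$ is $[b(\tau),\frac{\tau+1}2]$ by \eqref{eq:ellsets}; the masses agree by \eqref{eq:left}.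
\item If $u>\rho(-1)$ or $u<-\lambda(-1)$, both sections are empty.
\end{itemize}
So \eqref{eq:marg} holds. On the line $v=-1$ the left endpoint is $-\lambda(-1)=-\frac{31}8$ for $K$ and $-\ell(-1)=-\frac{15}8$ for $\widetilde K$, so $K\ne\widetilde K$.
\end{proof}

This completes the proof of Theorem~\ref{thm:A}.

\section{Arbitrary pairs of points}\label{sec:C}

Affine maps do not preserve lengths, but along a fixed line they multiply all lengths by the same factor, and this is enough.

\begin{lemma}\label{lem:aff}
Let $T$ be an invertible affine map of $\mathbb E^2$ with linear part $T_0$, acting on points at infinity by sending the direction $\theta$ to the direction $T_0\theta$. If two convex bodies have the same directed X-ray at $p\in\mathbb P^2$, then their images under $T$ have the same directed X-ray at $Tp$.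
\end{lemma}

\begin{proof}
For finite $p$ and $\theta\in S^1$, the identity $T(p+t\theta)=Tp+tT_0\theta$ gives
\[
X_{Tp}(TK)\Bigl(\frac{T_0\theta}{|T_0\theta|}\Bigr)=|T_0\theta|\,X_pK(\theta),
\]
and $\theta\mapsto T_0\theta/|T_0\theta|$ is a bijection of $S^1$. For $p$ at infinity of direction $\theta$, the map $T$ sends the lines parallel to $\theta$ bijectively to the lines parallel to $T_0\theta$ and multiplies lengths on them by $|T_0\theta|$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
In each case we exhibit, for a model triple $(p_1^*,p_2^*,z^*)$, pairs of distinct bodies with equal X-rays at $p_1^*,p_2^*$ that shrink to $z^*$, and an invertible affine map $T$ taking the model triple to $(p_1,p_2,z)$. Since $T$ is continuous and injective, Lemma~\ref{lem:aff} finishes the proof.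

\emph{Both points finite.} The bodies $L,\widetilde L$ constructed for Theorem~\ref{thm:A} lie in $G([-4,4]\times[-1,1])$, hence in the disc of radius $\sqrt{17}/(1-5\varepsilon)<5$ about the origin. By Lemma~\ref{lem:aff}, the bodies $\varepsilon L\ne\varepsilon\widetilde L$ have equal directed X-rays at $(0,1)$ and $(1,0)$, and they lie in the disc of radius $5\varepsilon$ about $(0,0)$. The points $p_1,p_2,z$ are not collinear, so there is an invertible affine map sending $(0,1),(1,0),(0,0)$ to them.

\emph{Exactly one point finite.} Say $p_1$ is finite and $p_2$ has direction $\theta$. On $K_r\cup\widetilde K_r$ we have $|y-2|\le2r$ and $|x|\le ry\le\frac52r$, so the bodies of Theorem~\ref{thm:B} shrink to $(0,2)$ as $r\to0$. Since $z$ is not on the line $p_1+\mathbb R\theta$, the vectors $\theta$ and $z-p_1$ are linearly independent. Take $T(0,0)=p_1$, $T_0(1,0)=\theta$ and $T_0(0,2)=z-p_1$.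

\emph{Both points at infinity.} Now $z$ is arbitrary, and the directions $\theta_1,\theta_2$ of $p_1,p_2$ are linearly independent. The ellipses $E_r^\pm$ of Example~\ref{ex:ellipses} shrink to the origin as $r\to0$, because $x^2\pm xy+y^2\ge\frac12(x^2+y^2)$. Take $T(0,0)=z$, $T_0(1,0)=\theta_1$ and $T_0(0,1)=\theta_2$.
\end{proof}

\begin{thebibliography}{1}

\bibitem{book} A printed mathematics book, Theorem~5.4.3 and the question posed after it.

\end{thebibliography}
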